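# Exact C\*-algebras that embed in no nuclear C\*-algebra

Throughout, $\otimes$ is the minimal tensor product and $\odot$ the algebraic one. We write $\mathcal K(H)$ for the compact operators on $H$, $\mathcal Q(H)=B(H)/\mathcal K(H)$ for the Calkin algebra, and $\mathrm{tr}$ for the normalized trace on $M_N$. "Cp", "ccp" and "ucp" mean completely positive, completely positive contractive, and unital completely positive. The *density* of a C\*-algebra is the least cardinality of a dense subset, and $\mathfrak c$ is the cardinality of the continuum. "$A$ embeds in $B$" means that $A$ is isomorphic to a C\*-subalgebra of $B$.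

## 1. Nuclear, exact, and the extensions by compacts that split

**Definition (nuclear).** A map $A\to B$ is *nuclear* if it is a point-norm limit of maps $\psi\varphi$ with $\varphi:A\to M_k$ and $\psi:M_k\to B$ ccp. A C\*-algebra is nuclear iff its identity map is nuclear (Choi–Effros, Kirchberg); we use this as our working description.

For example, if $\phi$ is a state on $A$, then $a\mapsto\phi(a)1$ factors through $M_1$, so it is nuclear. The identity of $C(X)$ is nuclear: take a partition of unity $(g_j)$ and points $x_j$, and send $g\mapsto(g(x_j))_j\mapsto\sum_j g(x_j)g_j$ (regard the tuple as a diagonal matrix).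

**Definition (exact).** $A$ is *exact* if $C\mapsto A\otimes C$ preserves short exact sequences. Concretely: for every ideal $I\lhd C$, the kernel of $A\otimes C\to A\otimes (C/I)$ is $A\otimes I$ and nothing more.

Every nuclear algebra is exact. Let $x\in\ker(B\otimes C\to B\otimes C/I)$. Then $(\varphi\otimes\mathrm{id})(x)$ lies in the kernel of $M_k\otimes C\to M_k\otimes C/I$, which is $M_k\otimes I$; so $(\psi\varphi\otimes \mathrm{id})(x)\in B\otimes I$, and in the limit $x\in B\otimes I$. Exactness passes to subalgebras $D\subset B$. Let $x\in\ker(D\otimes C\to D\otimes C/I)$. Then $x\in B\otimes I$, so $x=\lim_\lambda x(1\otimes e_\lambda)$ for an approximate unit $(e_\lambda)$ of $I$, and each $x(1\otimes e_\lambda)$ lies in $D\otimes I$. Therefore *every C\*-subalgebra of a nuclear algebra is exact*. The question of this lecture is the converse: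

> Is every exact C\*-algebra, of whatever size, a C\*-subalgebra of some nuclear C\*-algebra?

We use the following textbook facts.

* (F1) Every ccp map $\varphi$ into a nuclear $B$ is nuclear: compose $\varphi$ with the approximations of $\mathrm{id}_B$.
* (F2) An extension of a nuclear algebra by a nuclear algebra is nuclear. $\mathcal K(H)$ and $C(X)$ are nuclear, and tensor products of nuclear algebras are nuclear.
* (F3) (Kirchberg) Every separable exact algebra embeds in the nuclear Cuntz algebra $\mathcal O_2$. Quotients of exact algebras are exact.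
* (F4) The tensor product $\otimes$ is injective: $D\subset B$ gives $D\otimes C\subset B\otimes C$. Complete contractions $\alpha,\beta$ have a contractive tensor product $\alpha\otimes\beta$. If $A_0$ and $C(X)$ map to a C\*-algebra by unital \*-homomorphisms with commuting ranges, there is a joint \*-homomorphism on $A_0\otimes C(X)$, because $C(X)$ is nuclear.
* (F5) A linear map $\chi:M_k\to D$ is cp iff its Choi matrix $[\chi(e_{pq})]\in M_k(D)$ is positive.
* (F6) A nondegenerate representation of $\mathcal K(H)$ is a multiple of the identity representation. If $\mathcal K(H)$ is an ideal of $A$, there is a \*-homomorphism $\beta:A\to B(H)$ with $\beta(a)k=ak$ for $k\in\mathcal K(H)$.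
* (F7) $C^*_r(\mathbb F_2)$ is not nuclear, since $\mathbb F_2$ is not amenable (Lance). It is exact, since it embeds in the nuclear algebra $C(\partial\mathbb F_2)\rtimes\mathbb F_2$.

**Small cases by hand.** Commutative algebras are nuclear, so they embed in themselves. For separable algebras the answer is yes, by (F3). Nonseparability alone is no obstacle: if $A_0$ is separable and exact and $X$ is any compact Hausdorff space, then $A_0\otimes C(X)$ embeds in the nuclear algebra $\mathcal O_2\otimes C(X)$. The next operation to try is an extension by compact operators. If it splits, it is easy.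

**Proposition 1 (split extensions).** Let $0\to\mathcal K(H)\to A\xrightarrow{q}Q\to0$ be an extension of C\*-algebras that has a \*-homomorphism $s_0:Q\to A$ with $qs_0=\mathrm{id}_Q$. If $Q$ embeds in a nuclear C\*-algebra $N$, then $A$ embeds in a nuclear C\*-algebra.

*Proof.* **Step 1: extend the action of $Q$ on $H$ to an action of $N$ on a larger space.** Let $\beta:A\to B(H)$ be as in (F6) and $\tilde\Theta=\beta s_0:Q\to B(H)$. Decompose $H=H_0\oplus\bigoplus_iH_i$, where $\tilde\Theta(Q)$ is zero on $H_0$ and $H_i=\overline{\tilde\Theta(Q)\xi_i}$ with a unit vector $\xi_i\in H_i$. The positive functional $s\mapsto\langle\tilde\Theta(s)\xi_i,\xi_i\rangle$ on $Q$ extends to a positive functional on $N$. Let $(\pi_i,\mathcal H_i,\eta_i)$ be its GNS representation. The map $\tilde\Theta(s)\xi_i\mapsto\pi_i(s)\eta_i$ is isometric, since both sides have the same norm squared, namely the value of the functional at $s^*s$. So $H_i\subset\mathcal H_i$ with $\pi_i(s)|_{H_i}=\tilde\Theta(s)|_{H_i}$ for $s\in Q$. Put $\mathcal H=H_0\oplus\bigoplus_i\mathcal H_i\supset H$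 and $\pi=0\oplus\bigoplus_i\pi_i:N\to B(\mathcal H)$. Then $H$ is invariant under $\pi(Q)$ and $\pi(s)|_H=\tilde\Theta(s)$.

**Step 2: embed.** Let $B=\{(T,n)\in B(\mathcal H)\oplus N:\ T-\pi(n)\in\mathcal K(\mathcal H)\}$. It is an extension of $N$ by $\mathcal K(\mathcal H)$, so it is nuclear by (F2). Each $a\in A$ is uniquely $a=s_0(s)+k$ with $s=q(a)$ and $k\in\mathcal K(H)$. Send it to $(\pi(s)+k,s)\in B$, where $k$ is extended by $0$ on $H^\perp$. This is linear, \*-preserving and injective. It is multiplicative because
$$(s_0(s)+k)(s_0(s')+k')=s_0(ss')+\tilde\Theta(s)k'+k\tilde\Theta(s')+kk',$$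
while $\pi(s)k'=\tilde\Theta(s)k'$ (the range of $k'$ is in $H$) and $k\pi(s')=k\tilde\Theta(s')$ (take adjoints). $\square$

**What changes without a splitting.** A general extension gives only $\Theta:Q\to\mathcal Q(H)$. Step 1 extends representations on Hilbert spaces. To use it we would have to represent $\mathcal Q(H)$ on some Hilbert space, and there $\mathcal K(H)$ acts as zero. The compact operators of $H$ have nothing left to act on, and Step 2 cannot start. Sometimes this does no harm. The Toeplitz extension $0\to\mathcal K\to\mathcal T\to C(\mathbb T)\to0$ has no splitting: if $s_0$ were one, then $s_0(\zeta)+(1-s_0(1))$ would be a unitary lift of the coordinate function $\zeta$, of index $0$, but every lift has index $-1$. Yet $\mathcal T$ is nuclear by (F2). In general, if $A_0$ is nuclear, every extension of $A_0\otimes C(X)$ by $\mathcal K(H)$ is nuclear. So we have to look at extensions of $A_0\otimes C(X)$ with $A_0$ exact and *not* nuclear, without a splitting, and not separable. Among these the answer turns out to be no, in ZFC.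

**Theorem 2.** Let $A_0$ be a separable unital exact non-nuclear C\*-algebra. There are a compact Hausdorff space $X$, an exact unital C\*-algebra $A$ of density $\le\mathfrak c$, an extension
$$0\to\mathcal K(\ell^2)\to A\xrightarrow{\;q\;}A_0\otimes C(X)\to0,$$
and a unital \*-homomorphism $j_0:A_0\to A$ with $q(j_0(a))=a\otimes1$, such that: if $B$ is any exact C\*-algebra and $h:A\to B$ a \*-homomorphism with $h|_{\mathcal K(\ell^2)}\neq0$, then $h\circ j_0:A_0\to B$ is not nuclear. In particular $A$ does not embed in any nuclear C\*-algebra.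

The last sentence follows from the rest: a nuclear $B$ is exact, and $h\circ j_0$ would be nuclear by (F1). By (F7) one may take $A_0=C^*_r(\mathbb F_2)$, so there is an exact C\*-algebra of density at most $\mathfrak c$ that embeds in no nuclear C\*-algebra.

**Theorem 3.** (a) There is an exact C\*-algebra $A'$ with $\mathcal K(\ell^2)\subset A'\subset B(\ell^2)$ that does not embed in a nuclear C\*-algebra.
(b) For separable unital exact $A_0$ the following are equivalent: (i) $A_0$ is nuclear; (ii) for every compact Hausdorff $X$, every exact C\*-algebra that is an extension of $A_0\otimes C(X)$ by $\mathcal K(\ell^2)$ embeds in a nuclear C\*-algebra.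
(c) Embeddability into nuclear C\*-algebras does not pass to extensions, even when the ideal is $\mathcal K(\ell^2)$ and the extension is exact.

The plan: find a test that shows a $B$ is not exact (Section 2); see what an embedding $A\subset B$ provides (Section 3); build matrix blocks that turn this into input for the test (Section 4); arrange them so that $A$ itself stays exact (Sections 5 and 6); and put the pieces together (Section 7).

## 2. Free unitaries in a quotient of matrix products

Let $\mathbb F_2=\langle v,w\rangle$. By residual finiteness there are finite-index normal subgroups $\Gamma_1\supset\Gamma_2\supset\cdots$ with $\bigcap\Gamma_n=1$: enumerate the nontrivial elements and let $\Gamma_n$ be a finite intersection of such subgroups that avoids the first $n$ of them. Let $\lambda_n$ be the representation of $\mathbb F_2$ obtained from the left regular representation of $\mathbb F_2/\Gamma_n$, and put $N_n=|\mathbb F_2/\Gamma_n|$, $V_n=\lambda_n(v)$, $W_n=\lambda_n(w)\in M_{N_n}$. These are permutation matrices, hence real. If $g\notin\Gamma_n$,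 then $\lambda_n(g)$ moves every basis vector, so $\mathrm{tr}(\lambda_n(g))=0$. Thus for each $g\ne1$ we have $\mathrm{tr}(\lambda_n(g))=0$ for all large $n$.

**Lemma 4 (the test).** Let $B$ be a C\*-algebra, $Y\subset\mathbb N$ infinite, $b_1,b_2,\ldots\in B$ with $\|b_i\|\le1$, and $\theta_n:B\to M_{N_n}$ ($n\in Y$) complete contractions. Suppose there are $\gamma>0$ and numbers $\gamma_n\ge\gamma$ with
$$\big\|\theta_n(b_i)-\gamma_nW_n^iV_n^i\big\|\le\tfrac1n\qquad(n\in Y,\ i\ge1).\tag{1}$$
Then $B$ is not exact.

*Proof.* Suppose $B$ is exact, and fix $m$. Let $C=\prod_{n\in Y}M_{N_n}$ (bounded sequences), let $\omega$ be a nonprincipal ultrafilter on $Y$, and let $I=\{c\in C:\lim_\omega\mathrm{tr}(c_n^*c_n)=0\}$. This is a closed two-sided ideal, since $\mathrm{tr}((dc)^*dc)$ and $\mathrm{tr}((cd)^*cd)=\mathrm{tr}(c^*c\,dd^*)$ are both at most $\|d\|^2\mathrm{tr}(c^*c)$. Let $u_i=(W_n^iV_n^i)_n\in C$, with image $\bar u_i\in C/I$, for $1\le i\le m$. We bound $\sum b_i\otimes\bar u_i$ from above and $\sum b_i\otimes u_i$, modulo $B\otimes I$, from below.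

**Step 1: the elements $w^iv^i$ are free.** Consider a reduced word in the letters $(w^iv^i)^{\pm1}$, $1\le i\le m$. Neighbors $w^iv^i\cdot w^jv^j$ and $v^{-i}w^{-i}\cdot v^{-j}w^{-j}$ do not interact. The neighbors $w^iv^i\cdot v^{-j}w^{-j}$ and $v^{-i}w^{-i}\cdot w^jv^j$ occur only for $i\neq j$, and merge one pair of syllables to $v^{i-j}$, respectively $w^{j-i}$, with nonzero exponent. Each letter has two syllables. The left one can interact only with the preceding letter and the right one only with the following letter, so each syllable merges at most once. The result is a nonempty reduced word in $v,w$, hence nontrivial.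

**Step 2: identify $C^*(\bar u_1,\dots,\bar u_m)$ with $C^*_r(\mathbb F_m)$.** The trace $\lim_\omega\mathrm{tr}$ on $C/I$ is faithful by the definition of $I$. Since $W_n^iV_n^i=\lambda_n(w^iv^i)$, a nontrivial reduced word in the $\bar u_i$ has trace $\lim_\omega\mathrm{tr}(\lambda_n(g))$ for some $g\ne1$ by Step 1, and this is $0$. So in the GNS representation of $C^*(\bar u_1,\dots,\bar u_m)$ for this trace, which is faithful because the trace is, the images of the trace vector under distinct reduced words are orthonormal and total. The representation is unitarily equivalent to the regular representation of $\mathbb F_m$, so $\bar u_i\mapsto\lambda(g_i)$ is an isomorphism onto $C^*_r(\mathbb F_m)$, where $g_1,\dots,g_m$ are the free generators.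

**Step 3: upper bound $2\sqrt m$.** Let $p_i$, $q_i$ be the projections of $\ell^2(\mathbb F_m)$ onto the span of the reduced words that start with $g_i$, respectively with $g_i^{-1}$. If $k$ does not start with $g_i^{-1}$, then $g_ik$ starts with $g_i$. If $k$ starts with $g_i^{-1}$, then $g_ik$ does not start with $g_i$. Checking on $\delta_k$ in both cases gives
$$\lambda(g_i)=p_i\lambda(g_i)+\lambda(g_i)q_i .$$
The $p_i$ are mutually orthogonal, and so are the $q_i$. With $T_1=\sum_ib_i\otimes p_i\lambda(g_i)$ and $T_2=\sum_ib_i\otimes\lambda(g_i)q_i$,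
$$T_1^*T_1=\sum_ib_i^*b_i\otimes\lambda(g_i)^*p_i\lambda(g_i)\le\sum_i b_i^*b_i\otimes1\le m,\qquad T_2T_2^*=\sum_ib_ib_i^*\otimes\lambda(g_i)q_i\lambda(g_i)^*\le m .$$
By Step 2 and injectivity of $\otimes$, $\big\|\sum_ib_i\otimes\bar u_i\big\|_{B\otimes C/I}=\|T_1+T_2\|\le2\sqrt m$.

**Step 4: use exactness.** Since $(B\otimes C)/(B\otimes I)=B\otimes(C/I)$, there is $s\in B\otimes I$ with
$$\Big\|\sum_{i=1}^mb_i\otimes u_i-s\Big\|_{B\otimes C}\le2\sqrt m+1 .$$

**Step 5: lower bound of order $m$.** Let $\Omega_n=N_n^{-1/2}\sum_k\delta_k\otimes\delta_k\in\mathbb C^{N_n}\otimes\mathbb C^{N_n}$ and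
$$\Phi_n(b\otimes c)=\langle(\theta_n(b)\otimes c_n)\Omega_n,\Omega_n\rangle=\mathrm{tr}(\theta_n(b)^Tc_n).$$
The second equality holds because $\langle(a\otimes c)\Omega_n,\Omega_n\rangle=N_n^{-1}\sum_{k,l}a_{lk}c_{lk}$. By (F4), $\Phi_n$ is a contractive functional on $B\otimes C$. By Cauchy–Schwarz $|\Phi_n(b\otimes c)|\le\|\theta_n(b)\|\,\mathrm{tr}(c_n^*c_n)^{1/2}$, so $\lim_\omega\Phi_n=0$ on $B\odot I$, hence on $B\otimes I$. Since $W_n^iV_n^i$ is a real unitary matrix, $\mathrm{tr}((W_n^iV_n^i)^TW_n^iV_n^i)=1$, so (1) gives $|\Phi_n(b_i\otimes u_i)-\gamma_n|\le\frac1n$. Summing over $i$ and taking $\lim_\omega$,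
$$m\gamma\le\lim_\omega\Big|\Phi_n\Big(\sum_{i=1}^mb_i\otimes u_i-s\Big)\Big|\le2\sqrt m+1 .$$
Here $\gamma$ and the $b_i$ do not depend on $m$, and $m$ was arbitrary. For large $m$ this is false. $\square$

**Example.** $B=\prod_nM_{N_n}$ is not exact: take $b_i=(W_n^iV_n^i)_n$, $\theta_n$ the $n$-th coordinate and $\gamma_n=1$. So $B(\ell^2)$, which contains this product block diagonally, is not exact either.

## 3. The bimodule map that an embedding provides

**Lemma 5.** Let $A$ be a unital C\*-algebra with an ideal $J$, and let $\beta:A\to B(H)$ be a \*-homomorphism that restricts to an isomorphism $J\cong\mathcal K(H)$. Let $h:A\to B$ be a unital \*-homomorphism to a unital C\*-algebra with $h|_J\ne0$. Then there is a ucp map $\Psi:B\to B(H)$ with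
$$\Psi(h(a)\,x\,h(a'))=\beta(a)\,\Psi(x)\,\beta(a')\qquad(a,a'\in A,\ x\in B).\tag{2}$$

*Proof.* Let $B\subset B(\mathcal L)$ faithfully and unitally, and let $\iota:\mathcal K(H)\to J$ be inverse to $\beta|_J$. On $\overline{h(J)\mathcal L}\ne0$ the map $h\iota$ is a nondegenerate representation of $\mathcal K(H)$, hence a multiple of the identity. So there is an isometry $R:H\to\mathcal L$ with $h(\iota(k))R=Rk$. For $a\in A$ we have $a\,\iota(k)=\iota(\beta(a)k)$, as both lie in $J$ and have the same image under $\beta$. So
$$h(a)Rk=h(a\,\iota(k))R=R\beta(a)k\qquad(k\in\mathcal K(H)),$$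
and $h(a)R=R\beta(a)$. Taking adjoints (for $a^*$), $R^*h(a)=\beta(a)R^*$. Now $\Psi(x)=R^*xR$ satisfies (2). $\square$

From now on fix $A_0$ as in Theorem 2 and a faithful unital representation $\sigma:A_0\to B(G)$, $G$ separable, with $\sigma(A_0)\cap\mathcal K(G)=0$ (an infinite multiple of a faithful representation). In particular $G$ is infinite-dimensional. The next lemma says how non-nuclearity of $A_0$ shows itself: compressions of $B$ cannot all stay close to $\sigma(A_0)$ modulo compacts.

**Lemma 6.** Let $B$ be a unital C\*-algebra, $h_0:A_0\to B$ a nuclear unital \*-homomorphism, and $(\Phi_t)_{t\in T}$ a family of ucp maps $B\to B(G)$ with $\Phi_t h_0=\sigma$. Suppose that for any $x_1,\dots,x_p$ in the unit ball of $B$ and any $\delta>0$ there is $t\in T$ with $\mathrm{dist}(\Phi_t(x_i),\sigma(A_0)+\mathcal K(G))<\delta$ for all $i$. Then $A_0$ is nuclear.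

*Proof.* Let $F\subset A_0$ be finite and $\varepsilon>0$. We approximate $\mathrm{id}_{A_0}$ on $F$ through a matrix algebra.

**Step 1: the approximate map.** Choose ccp maps $\varphi:A_0\to M_k$, $\psi:M_k\to B$ with $\|\psi\varphi(a)-h_0(a)\|<\varepsilon$ for $a\in F$. Now $k$ is fixed. For $\delta>0$ choose $t$ as in the hypothesis for the elements $\psi(e_{pq})$, $1\le p,q\le k$. Let $\bar\sigma:A_0\to\mathcal Q(G)$ be induced by $\sigma$; it is injective. Let $\chi:M_k\to\mathcal Q(G)$ be $\Phi_t\psi$ followed by the quotient map. It is ccp, and each $\chi(e_{pq})$ has distance $<\delta$ from $\bar\sigma(A_0)$.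

**Step 2: correct $\chi$ to a cp map into $A_0$.** The Choi matrix $c=[\chi(e_{pq})]$ is positive, and it is within $k^2\delta$ of some $d\in M_k(\bar\sigma(A_0))$. Replacing $d$ by $(d+d^*)/2$, we take $d$ self-adjoint. Then $c'=d+k^2\delta1\ge c\ge0$ lies in $M_k(\bar\sigma(A_0))$, as $1=\bar\sigma(1)$, and $\|c-c'\|\le2k^2\delta$. By (F5), $c'$ is the image under $\bar\sigma$ of the Choi matrix of a cp map $\chi':M_k\to A_0$. Summing over the $k^2$ entries, $\|\bar\sigma\chi'-\chi\|\le2k^4\delta$.

**Step 3: estimate.** For $a\in F$, $\chi\varphi(a)$ is within $\varepsilon$ of the class of $\Phi_t(h_0(a))=\sigma(a)$. So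
$$\|\chi'\varphi(a)-a\|=\|\bar\sigma\chi'\varphi(a)-\bar\sigma(a)\|\le2k^4\delta\|a\|+\varepsilon .$$
Also $\|\chi'\|\le1+2k^4\delta$. So $\chi''=\chi'/(1+2k^4\delta)$ is ccp, and $\|\chi''\varphi(a)-a\|\le4k^4\delta\|a\|+\varepsilon$. As $k$ was fixed before $\delta$, we may choose $\delta$ so that this is at most $2\varepsilon$ on $F$. Hence $\mathrm{id}_{A_0}$ is nuclear. $\square$

**What these lemmas ask for.** Suppose $A\subset B$ with $A$ an extension by $\mathcal K(H)$ and $H$ a direct sum of copies of $G$. Then $\Psi$ compressed to the copies gives maps $\Phi_t$, and Lemma 6 gives $x\in B$ that is far from $\sigma(A_0)+\mathcal K(G)$ at many copies. Elements $v_i,w_i\in A$ acting on a copy like $e_1\otimes V_n^i$ and $e_2\otimes W_n^i$ (on a finite-dimensional piece $\mathbb C^r\otimes\mathbb C^{N_n}$), put on the two sides of $x$, turn by (2) into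
$$(e_2\otimes W_n^i)\,\Psi(x)\,(e_1\otimes V_n^i),$$
and if $\Psi(x)$ looks like $z\otimes1$ there, this is $z\otimes W_n^iV_n^i$, just what (1) wants. The $v_i$ alone commute with each other, and so do the $w_i$. If $e_1e_2=0$, then $v_i$ and $w_j$ are orthogonal, so all of them together generate a commutative algebra. Only $x$ lets them interact. There are two demands: the new elements must commute with $A_0$ modulo $\mathcal K(H)$, so that $A/\mathcal K(H)$ is $A_0\otimes C(X)$; and they must be put into $A$ before $B$ and $x$ are known. The next section meets the first demand, Section 5 the second.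

## 4. Matrix blocks that almost commute with $A_0$

We need Glimm's lemma, and we prove the form used here.

**Lemma 7 (Glimm).** Let $\Phi:B(G)\to M_k$ be ucp with $\Phi(\mathcal K(G))=0$, let $\mathcal X\subset B(G)$ be finite and $\varepsilon>0$. There is an isometry $S:\mathbb C^k\to G$ with $\|S^*xS-\Phi(x)\|<\varepsilon$ for $x\in\mathcal X$.

*Proof.* Let $\mathcal G=G^k$, so $B(\mathcal G)=M_k(B(G))$. Let $\mathcal V$ be the set of states $g$ on $B(\mathcal G)$ such that for all finite $\mathcal Y\subset B(\mathcal G)$, $\varepsilon'>0$ and finite-dimensional $M\subset\mathcal G$ there is a unit vector $\xi\perp M$ with $|g(x)-\langle x\xi,\xi\rangle|<\varepsilon'$ for $x\in\mathcal Y$.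

**Step 1: $\mathcal V$ is weak\*-closed and convex.** Closedness is clear, since a weak\* limit is within $\varepsilon'/2$ of a member of $\mathcal V$ on $\mathcal Y$. Let $g_1,g_2\in\mathcal V$ and $0\le\alpha\le1$. Choose $\xi_1\perp M$ for $g_1$, and then $\xi_2\perp M+\mathrm{span}\{\xi_1,x\xi_1,x^*\xi_1:x\in\mathcal Y\}$ for $g_2$. The vector $\sqrt\alpha\,\xi_1+\sqrt{1-\alpha}\,\xi_2$ is a unit vector orthogonal to $M$, the cross terms $\langle x\xi_1,\xi_2\rangle$ and $\langle x\xi_2,\xi_1\rangle$ vanish, and so it works for $\alpha g_1+(1-\alpha)g_2$.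

**Step 2: every state $F$ of $B(\mathcal G)$ vanishing on $\mathcal K(\mathcal G)$ lies in $\mathcal V$.** Otherwise, by Hahn–Banach, there is a self-adjoint $x$ with $F(x)>\sup_{g\in\mathcal V}g(x)$. Let $\mu$ be the maximum of the spectrum of $x+\mathcal K(\mathcal G)$. As $F$ factors through $\mathcal Q(\mathcal G)$, $F(x)\le\mu$. The spectral projection of $x$ for $[\mu-\frac1n,\mu+\frac1n]$ has infinite rank: otherwise a continuous $\phi$ supported in this interval with $\phi(\mu)=1$ would give a finite-rank $\phi(x)$, although $\phi(x+\mathcal K(\mathcal G))\neq0$. So for each $n$ and each finite-dimensional $M$ its range contains a unit vector $\xi_{n,M}\perp M$. Let $g$ be a weak\* cluster point of the net of vector states of $\xi_{n,M}$, directed by increasing $n$ and $M$. Then $g\in\mathcal V$, because arbitrarily far along the net the vectors are orthogonal to any given $M$. And $g(x)=\mu\ge F(x)$, a contradiction.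

**Step 3: read off $S$.** Let $(\delta_i)$ be the standard basis of $\mathbb C^k$ and $F([x_{ij}])=\frac1k\sum_{i,j}\langle\Phi(x_{ij})\delta_j,\delta_i\rangle$. This is a state by complete positivity and $\Phi(1)=1$, and it kills $M_k(\mathcal K(G))=\mathcal K(\mathcal G)$. So $F\in\mathcal V$. Test it on the matrices with one entry $x\in\mathcal X\cup\{1\}$, in position $(i,j)$, and zeros elsewhere. We get $(\xi_1,\dots,\xi_k)\in\mathcal G$ with $k\langle x\xi_j,\xi_i\rangle$ as close as we like to $\langle\Phi(x)\delta_j,\delta_i\rangle$. With $S_0\delta_j=\sqrt k\,\xi_j$, the matrices $S_0^*xS_0$ are close to $\Phi(x)$ for $x\in\mathcal X$, and $S_0^*S_0$ is close to $1$. Then $S=S_0(S_0^*S_0)^{-1/2}$ works if the approximation is good enough. $\square$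

We also use Arveson's theorem: the convex hull of any approximate unit of a closed ideal contains an approximate unit $(e_\mu)$ of that ideal that is *quasicentral*, that is, $\|[e_\mu,d]\|\to0$ for all $d$ in the whole algebra. To see what convex combinations gain, take the unilateral shift on $\ell^2$. The projection onto the first $m$ basis vectors has commutator of norm $1$ with it, while the average $\mathrm{diag}(1,1-\frac1m,\dots,\frac1m,0,0,\dots)$ of such projections has commutator of norm $\frac1m$.

Fix finite self-adjoint sets $\mathcal F_1\subset\mathcal F_2\subset\cdots$ with union dense in the unit ball of $A_0$.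

**Definition (data).** For $n\ge1$, $\mathrm{Data}_n$ is the set of $d=(r,e_1,e_2,S)$ where $r\ge1$ is an integer, $e_1,e_2\in M_r$ are positive contractions with $e_1e_2=0$, and $S:\mathbb C^r\otimes\mathbb C^{N_n}\to G$ is an isometry with
$$\big\|[\sigma(a),\,S(e_i\otimes U)S^*]\big\|\le\tfrac1n\qquad(a\in\mathcal F_n,\ U\in U(N_n),\ i=1,2).\tag{3}$$

For each $r$ this is a subset of a separable metric space (norm metric). So we fix a countable $\mathcal D_n\subset\mathrm{Data}_n$ that is dense for each $r$. It is nonempty, since $e_1=e_2=0$ is allowed.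

**Lemma 8 (block lemma).** Let $y\in B(G)$, $\|y\|\le1$, $\mathrm{dist}(y,\sigma(A_0)+\mathcal K(G))>\delta>0$, and $n\ge1$. There are $d=(r,e_1,e_2,S)\in\mathcal D_n$ and $z\in M_r$ with $\|z\|\ge\delta/2$ and
$$\big\|(e_2\otimes1)S^*yS(e_1\otimes1)-z\otimes1\big\|\le\tfrac1n.\tag{4}$$

**Example.** The proof does not use non-nuclearity, so try $\mathbb C$ in place of $A_0$. Let $y$ be a projection of infinite rank and corank, with orthonormal vectors $g_1,\dots,g_N$ in its range and $g_1',\dots,g_N'$ in its kernel, $N=N_n$. Let $r=2$, $S(\delta_1\otimes\delta_k)=(g_k+g'_k)/\sqrt2$, $S(\delta_2\otimes\delta_k)=(g_k-g_k')/\sqrt2$, and $e_1,e_2$ the projections onto $\mathbb C\delta_1,\mathbb C\delta_2$. Then (3) is trivial. Since $yS(\delta_1\otimes\delta_k)=g_k/\sqrt2$, we get $(e_2\otimes1)S^*yS(e_1\otimes1)=\frac12e_{21}\otimes1$ exactly.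

*Proof of Lemma 8.* For fixed $r$ and $z$ the left side of (4) is continuous in $(e_1,e_2,S)$. So it suffices to find $d\in\mathrm{Data}_n$ with strict inequality in (4). Choose $\varepsilon\in(0,1)$ with $5\sqrt\varepsilon\le\frac1n$, $\varepsilon<\frac1n$ and $2\varepsilon\le\delta/2$.

**Step 1: turn the distance into two orthogonal $A_0$-subspaces, and cut them down.** The space $\sigma(A_0)+\mathcal K(G)$ is closed. By Hahn–Banach there is $f\in B(G)^*$ of norm one that vanishes on it, with $f(y)>\delta$. It factors through $\mathcal Q(G)$. By polar decomposition a norm-one functional on a C\*-algebra has the form $\langle\pi(\cdot)\xi,\eta\rangle$ with unit vectors $\xi,\eta$. So there are a unital representation $\pi$ of $B(G)$ on some $\mathcal H$ with $\pi(\mathcal K(G))=0$ and unit vectors with $f(x)=\langle\pi(x)\xi,\eta\rangle$. Write $\pi(a)$ for $\pi(\sigma(a))$, $a\in A_0$. The subspaces $\mathcal H_1=\overline{\pi(A_0)\xi}\ni\xi$ and $\mathcal H_2=\overline{\pi(A_0)\eta}\ni\eta$ reduce $\pi(A_0)$, and they are orthogonal: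
$$\langle\pi(a)\xi,\pi(b)\eta\rangle=f(\sigma(b^*a))=0 .$$
Apply Arveson's theorem to the finite-rank projections in the ideal $\mathcal K(\mathcal H_i)$ of $\pi(A_0)|_{\mathcal H_i}+\mathcal K(\mathcal H_i)$. This gives finite-rank positive contractions $e_i$ on $\mathcal H_i$, extended by $0$ to $\mathcal H$, with
$$\|[e_i,\pi(a)]\|\le\varepsilon\ (a\in\mathcal F_n),\qquad\|e_1\xi-\xi\|\le\varepsilon,\qquad\|e_2\eta-\eta\|\le\varepsilon .$$
Clearly $e_1e_2=0$. Let $E=\mathrm{ran}\,e_1+\mathrm{ran}\,e_2\cong\mathbb C^r$, with projection $\Pi$. Here $r\ge1$, since $e_1\neq0$. Put $N=N_n$, $\Pi'=\Pi\otimes1_N$, and $\pi'=\pi\otimes1_N$ on $\mathcal H\otimes\mathbb C^N$.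

**Step 2: move the picture into $G$.** The map $x\mapsto\Pi'\pi'(x)|_{E\otimes\mathbb C^N}$ on $B(G)$ is ucp and kills $\mathcal K(G)$. By Lemma 7 there is an isometry $S:E\otimes\mathbb C^N\to G$ with $\|S^*xS-\Pi'\pi'(x)\Pi'\|<\varepsilon$ for $x=y$ and for $x\in\{\sigma(a),\sigma(a^*a):a\in\mathcal F_n\}$.

**Step 3: check (3).** Let $a\in\mathcal F_n$ and $c=e_i\otimes U$ with $U\in U(N)$. Then $c=\Pi'c\Pi'$ and $\|[c,\pi'(a)]\|=\|[e_i,\pi(a)]\|\le\varepsilon$. Let $D=\sigma(a)Sc-S\Pi'\pi'(a)c$. Since $S^*S=1$,
$$D^*D=c^*S^*\sigma(a^*a)Sc-c^*S^*\sigma(a)^*S\,\Pi'\pi'(a)c-c^*\pi'(a)^*\Pi'\,S^*\sigma(a)Sc+c^*\pi'(a)^*\Pi'\pi'(a)c .$$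
In the first three terms replace $S^*\sigma(a^*a)S$, $S^*\sigma(a)^*S$, $S^*\sigma(a)S$ by the compressions of $\pi'$. Each replacement costs at most $\varepsilon$, because $\|a\|,\|c\|\le1$. So $D^*D$ is within $3\varepsilon$ of
$$c^*\pi'(a^*a)c-c^*\pi'(a)^*\Pi'\pi'(a)c=\big|(1-\Pi')\pi'(a)c\big|^2=\big|(1-\Pi')[\pi'(a),c]\big|^2,$$
where we used $(1-\Pi')c=0$. This has norm $\le\varepsilon^2$. So $\|D\|^2\le3\varepsilon+\varepsilon^2\le4\varepsilon$, and $\sigma(a)ScS^*$ is within $2\sqrt\varepsilon$ of $S\Pi'\pi'(a)cS^*$. Apply this to $a^*\in\mathcal F_n$ and $c^*=e_i\otimes U^*$ and take adjoints: $ScS^*\sigma(a)$ is within $2\sqrt\varepsilon$ of $Sc\pi'(a)\Pi'S^*$. The two approximants differ by $S\Pi'[\pi'(a),c]\Pi'S^*$, of norm $\le\varepsilon$. Hence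
$$\|[\sigma(a),ScS^*]\|\le4\sqrt\varepsilon+\varepsilon\le5\sqrt\varepsilon\le\tfrac1n .$$

**Step 4: check (4).** Let $z=e_2\pi(y)e_1|_E$. Since $(e_2\otimes1)\Pi'\pi'(y)\Pi'(e_1\otimes1)=z\otimes1$, the left side of (4) is at most $\varepsilon<\frac1n$. Moreover, as $\|y\|\le1$,
$$\|z\|\ge|\langle\pi(y)e_1\xi,e_2\eta\rangle|\ge f(y)-2\varepsilon\ge\delta/2.\qquad\square$$

## 5. From a line of guesses to a tree of guesses

For $d=(r,e_1,e_2,S)\in\mathcal D_n$ we encode the elements $S(e_1\otimes V_n^i)S^*$ and $S(e_2\otimes W_n^i)S^*$ in one commutative algebra that does not depend on $d$. Let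
$$L=C_0((0,1]\times\mathbb T)\oplus C_0((0,1]\times\mathbb T),$$
with $\tau$ the coordinate function on $(0,1]$ and $\zeta$ the one on $\mathbb T$, and define
$$\rho_d:L\to B(G),\qquad\rho_d(l_1,l_2)=S\big(l_1(e_1,V_n)+l_2(e_2,W_n)\big)S^*.$$
Here $l\mapsto l(e,V)$ is the \*-homomorphism with $\phi\otimes g\mapsto\phi(e)\otimes g(V)$ (functional calculus for the commuting elements $e\otimes1$ and $1\otimes V$). The two summands are orthogonal because $e_1e_2=0$ and $\phi(0)=0$. So $\rho_d$ is a \*-homomorphism with finite-rank values, and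
$$\rho_d(\tau\zeta^i,0)=S(e_1\otimes V_n^i)S^*,\qquad\rho_d(0,\tau\zeta^i)=S(e_2\otimes W_n^i)S^*\qquad(i\in\mathbb Z).\tag{5}$$

**The first arrangement one would try, and where it breaks.** The element $x$ is unknown, but by Lemma 8 there are only countably many possible reactions $d\in\mathcal D_n$ at the $n$-th block. So put the blocks on a line, $H=\bigoplus_{n\ge1}G_n$ with $G_n=G$, and for *every* sequence $f=(d_n)\in\prod_n\mathcal D_n$ put the operators $\rho_f(l)=\bigoplus_n\rho_{d_n}(l)$ into the algebra. Some $f$ will be right for $x$. But *no C\*-subalgebra of $B(H)$ that contains all these operators is exact.* Here is the check. The algebra $B(G)$ is not separable, but $\sigma(A_0)+\mathcal K(G)$ is. So there are $y$ with $\|y\|\le1$ and $\delta>0$ as in Lemma 8. For $n\ge4/\delta$ the lemma gives $d_n=(r,e_1,e_2,S)\in\mathcal D_n$ with $\|e_1\|\ge\|(e_2\otimes1)S^*yS(e_1\otimes1)\|\ge\frac\delta2-\frac1n\ge\frac\delta4$. Then $(r,0,e_1,S)$ is also in $\mathrm{Data}_n$. So there is $d_n'=(r,e_1',e_2',S')\in\mathcal D_n$ with $\|e_2'-e_1\|+2\|S'-S\|\le\frac1n$.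 Choose $d_n,d_n'$ arbitrarily for smaller $n$. With $f=(d_n)$ and $f'=(d'_n)$, the $n$-th block of $b_i=\rho_{f'}(0,\tau\zeta^i)\rho_f(\tau\zeta^i,0)$ is within $\frac1n$ of
$$S(e_1\otimes W_n^i)S^*S(e_1\otimes V_n^i)S^*=S(e_1^2\otimes W_n^iV_n^i)S^* .$$
Compress it by $S(\kappa\otimes\cdot)$, where $\kappa$ is a unit vector with $e_1\kappa=\|e_1\|\kappa$. This gives complete contractions $\theta_n$ satisfying (1) with $\gamma_n=\|e_1\|^2\ge\delta^2/16$, and Lemma 4 applies. So two different guesses $f,f'$ that meet in infinitely many blocks already do the damage that only $x$ was meant to do.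

**The way out.** Different guesses should share only finitely many blocks. Let the position of the next block record all guesses made so far.

**The tree.** Let $T$ be the countable tree of finite sequences $t=(d_1,\dots,d_l)$, $l=|t|\ge0$, $d_j\in\mathcal D_j$, ordered by extension. A *branch* is $f=(d_1,d_2,\dots)\in\prod_j\mathcal D_j$, with $f|l=(d_1,\dots,d_l)$. There are at most $\aleph_0^{\aleph_0}=\mathfrak c$ branches. Let $H=\bigoplus_{t\in T}G_t$, $G_t=G$, with projections $P_t$; it is separable and infinite-dimensional. Let $\hat\sigma(a)=\bigoplus_t\sigma(a)$. For a branch $f=(d_n)$ let $\rho_f(l)\in B(H)$ be block diagonal, acting as $\rho_{d_n}(l)$ on $G_{f|(n-1)}$ for $n\ge1$ and as $0$ on the other summands. So the guess $d_n$ is executed at the node $f|(n-1)$ where it is made.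

**Step 1: $[\rho_f(l),\hat\sigma(a)]\in\mathcal K(H)$ for all $l\in L$, $a\in A_0$.** For $l=(\tau\zeta^i,0)$ or $(0,\tau\zeta^i)$ and $a\in\mathcal F_m$, the commutator is block diagonal with finite-rank blocks, and by (5) and (3) the blocks with $n\ge m$ have norm $\le\frac1n$. So it is compact. By density of $\bigcup\mathcal F_m$ in the unit ball this holds for all $a\in A_0$. The elements $(\tau\zeta^i,0)$, $(0,\tau\zeta^i)$, $i\in\mathbb Z$, generate $L$ by Stone–Weierstrass. The set of $l$ that have the property for all $a$ is a C\*-algebra: it is a closed subspace, it is self-adjoint because $A_0$ is, and it is closed under products by the Leibniz rule for commutators.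

**Step 2: $\rho_f(l)\rho_{f'}(l')\in\mathcal K(H)$ for $f\ne f'$.** If $f|(n-1)=f'|(n'-1)$, then $n=n'$ and the branches agree up to $n-1$. So only finitely many nodes are common, and all blocks have finite rank.

**Step 3: the map $\Theta$.** Let $C(X)$ be the unitization of $\bigoplus_fL$ ($c_0$-sum over all branches), and let $l_f\in C(X)$ be the copy of $l\in L$ in the $f$-th summand. By Step 2 the \*-homomorphisms $l_f\mapsto\rho_f(l)+\mathcal K(H)$ have mutually orthogonal ranges. So they add up to a \*-homomorphism on finite sums, which is contractive and hence extends to the $c_0$-sum, and then to a unital \*-homomorphism $\rho:C(X)\to\mathcal Q(H)$. By Step 1 its range commutes with $\dot\sigma(a)=\hat\sigma(a)+\mathcal K(H)$. By (F4) there is a \*-homomorphism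
$$\Theta:A_0\otimes C(X)\to\mathcal Q(H),\qquad\Theta(a\otimes g)=\dot\sigma(a)\rho(g).$$

**Step 4: the algebra $A$.** Define
$$A=\{(b,s)\in B(H)\oplus(A_0\otimes C(X)):\ b+\mathcal K(H)=\Theta(s)\},\quad q(b,s)=s,\quad j_0(a)=(\hat\sigma(a),a\otimes1).$$
Then $A$ is a unital C\*-algebra. The map $q$ is onto, since $B(H)\to\mathcal Q(H)$ is, and its kernel is $J=\{(k,0):k\in\mathcal K(H)\}\cong\mathcal K(\ell^2)$. The map $j_0$ is a unital \*-homomorphism into $A$, as $\Theta(a\otimes1)=\dot\sigma(a)$, and $q(j_0(a))=a\otimes1$. Also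
$$(\rho_f(l),1\otimes l_f)\in A\qquad(l\in L,\ f\text{ a branch}).\tag{6}$$
Since $J$ is separable and $A_0\otimes C(X)$ has density $\le\mathfrak c$, so does $A$.

The extension splits over $A_0\otimes1$ (by $j_0$) and over each $1\otimes L_f$ (by (6)), where $L_f$ is the $f$-th copy of $L$. If it split over all of $A_0\otimes C(X)$, Proposition 1 would embed $A$ in a nuclear algebra.

## 6. Approximate splittings and exactness of $A$

A splitting by a \*-homomorphism is too much to ask, but ccp maps that split in the limit exist, and exactness needs no more. Put $Q=A_0\otimes C(X)$.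

**Lemma 9.** There is a net of ccp maps $\theta_\nu:Q\to A$ with $q\theta_\nu\to\mathrm{id}_Q$ point-norm.

*Proof.* **Step 1: lift a partition of unity.** Let $(g_j)_{j\le k}$ be a partition of unity in $C(X)$ with all $g_j\ne0$, and $x_j\in X$ with $g_j(x_j)>0$. Take positive lifts $G_j'\in B(H)$ of $\rho(g_j)$ and let $R_0=\sum G'_j$, so $R_0-1\in\mathcal K(H)$. Put $R'=1+(R_0-1)_+$ and $G_j=R'^{-1/2}G'_jR'^{-1/2}$. Since $R'\ge1$ and $R'-1$ is compact, $G_j$ is again a positive lift of $\rho(g_j)$. Since $R'\ge R_0$, we have $\sum G_j=R'^{-1/2}R_0R'^{-1/2}\le1$.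

**Step 2: the map.** For $s\in Q$ let $a_j=(\mathrm{id}\otimes\mathrm{ev}_{x_j})(s)\in A_0$ and
$$\theta(s)=\sum_j\big(G_j^{1/2}\hat\sigma(a_j)G_j^{1/2},\ a_j\otimes g_j\big).$$
Modulo $\mathcal K(H)$ the first entry is $\sum_j\rho(g_j)^{1/2}\dot\sigma(a_j)\rho(g_j)^{1/2}=\sum_j\Theta(a_j\otimes g_j)$, because $\rho(g_j)$ commutes with $\dot\sigma(A_0)$. So $\theta$ takes values in $A$. It is cp and $\theta(1)=(\sum G_j,1)\le1$, hence it is ccp. Moreover
$$q\theta(a\otimes g)=a\otimes\sum_jg(x_j)g_j .$$

**Step 3: convergence.** Given finitely many $g\in C(X)$ and $\varepsilon>0$, take a partition of unity subordinate to a finite open cover by sets on which each of these $g$ oscillates by less than $\varepsilon$. If $g_j(x)>0$, then $x$ and $x_j$ lie in a common set of the cover, so $|g(x)-\sum_jg(x_j)g_j(x)|\le\sum_jg_j(x)|g(x)-g(x_j)|\le\varepsilon$. Index the maps by the finite set and $\varepsilon$. Then $q\theta_\nu\to\mathrm{id}$ on elementary tensors, hence on their span, and by contractivity on $Q$. $\square$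

**Proposition 10.** $A$ is exact.

*Proof.* **Step 1: $\ker(q\otimes\mathrm{id}_C)=J\otimes C$ for every C\*-algebra $C$.** Let $t=\sum a_k\otimes c_k\in A\odot C$. Since $\mathrm{dist}(\theta_\nu q(a_k)-a_k,J)=\|q\theta_\nu q(a_k)-q(a_k)\|\to0$, we get $\mathrm{dist}\big((\theta_\nu q\otimes\mathrm{id})(t)-t,\ J\otimes C\big)\to0$. As $\theta_\nu\otimes\mathrm{id}_C$ is contractive, $\|(\theta_\nu q\otimes\mathrm{id})(t)\|\le\|(q\otimes\mathrm{id})(t)\|$. Together,
$$\mathrm{dist}(t,J\otimes C)\le\|(q\otimes\mathrm{id})(t)\| .$$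
By continuity this holds for all $t\in A\otimes C$. So the kernel is contained in $J\otimes C$; the other inclusion is clear.

**Step 2: exactness.** $J$ is nuclear, so it is exact. $Q$ is exact: tensor $0\to I\to C\to C/I\to0$ first with $C(X)$ and then with $A_0$. Let $I\lhd C$ and $x\in\ker(A\otimes C\to A\otimes C/I)$. The image of $x$ in $Q\otimes C$ dies in $Q\otimes C/I$, so it lies in $Q\otimes I$. As $A\otimes I\to Q\otimes I$ is onto, after subtracting an element of $A\otimes I$ from $x$ we may assume $(q\otimes\mathrm{id})(x)=0$, and $x$ is still in the kernel. By Step 1, $x\in J\otimes C$. Its image in $J\otimes C/I\subset A\otimes C/I$ is $0$, so $x\in J\otimes I\subset A\otimes I$. $\square$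

## 7. The branch that catches $x$

*Proof of Theorem 2.* Only the statement about $h$ is left. Suppose $B$ is exact, $h:A\to B$ is a \*-homomorphism with $h|_J\neq0$, and $h\circ j_0$ is nuclear. We will contradict Lemma 4.

**Step 1: make everything unital.** Replace $B$ by the corner $h(1)Bh(1)$, which is exact as a subalgebra. Compress the maps $\psi:M_k\to B$ in the approximations of $h\circ j_0$ by $h(1)$. They still approximate $h\circ j_0$, since $j_0(1)=1$. So we may assume $B$ and $h$ unital.

**Step 2: the compressions.** Lemma 5 with $\beta(b,s)=b$ gives a ucp map $\Psi:B\to B(H)$ with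
$$\Psi(h(a)\,x\,h(a'))=b\,\Psi(x)\,b'\qquad\text{for }a=(b,s),\ a'=(b',s')\in A.\tag{7}$$
Put $\Psi_t(x)=P_t\Psi(x)|_{G_t}\in B(G)$ for $t\in T$. Then $\Psi_t(hj_0(a))=P_t\hat\sigma(a)|_{G_t}=\sigma(a)$.

**Step 3: one $x$ that is bad cofinally above some node.** *There are $x\in B$, $\|x\|\le1$, $\delta>0$ and $t_0\in T$ such that every $t\ge t_0$ has an extension $t'\ge t$ with*
$$\mathrm{dist}(\Psi_{t'}(x),\sigma(A_0)+\mathcal K(G))>\delta.\tag{8}$$
Suppose not. Then (halving $\delta$) for all $x$ in the unit ball, all $\delta>0$ and all $t_0$ there is $t\ge t_0$ such that $\mathrm{dist}(\Psi_{t'}(x),\sigma(A_0)+\mathcal K(G))<\delta$ for *all* $t'\ge t$. Given $x_1,\dots,x_p$ in the unit ball, apply this to $x_1$, then to $x_2$ above the node obtained, and so on, moving up the tree. The last node $t$ satisfies $\mathrm{dist}(\Psi_t(x_i),\sigma(A_0)+\mathcal K(G))<\delta$ for all $i$. By Lemma 6 with $h_0=hj_0$ and $\Phi_t=\Psi_t$, $A_0$ is nuclear, a contradiction.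

**Step 4: the branch.** With $x,\delta,t_0$ from Step 3, build nodes $s_0=t_0<s_1<\cdots$. Given $s_i$, choose $t'\ge s_i$ with (8). Let $n=|t'|+1$, let $d\in\mathcal D_n$ be given by Lemma 8 for $y=\Psi_{t'}(x)$, and let $s_{i+1}$ be $t'$ followed by $d$. This yields a branch $f=(d_n)$ and an infinite set $Y\subset\mathbb N$ such that for $n\in Y$, with $d_n=(r,e_1,e_2,S)$ and $y_n=\Psi_{f|(n-1)}(x)$, (4) holds for $y=y_n$ and some $z=z_n$ with $\|z_n\|\ge\delta/2$. The elements (6) for this $f$ are in $A$: they were put there before $B$ and $x$ were given.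

**Step 5: the elements $b_i$.** For $i\ge1$ let $v_i$, $w_i$ be the elements (6) for $l=(\tau\zeta^i,0)$ and $l=(0,\tau\zeta^i)$, respectively, and let $b_i=h(w_i)\,x\,h(v_i)\in B$. Then $\|b_i\|\le1$. Let $n\in Y$ and $t=f|(n-1)$. By (7), by (5), and since $\rho_f(l)$ is block diagonal,
$$P_t\Psi(b_i)|_{G_t}=S(e_2\otimes W_n^i)S^*\,y_n\,S(e_1\otimes V_n^i)S^*.$$
So
$$S^*P_t\Psi(b_i)P_tS=(1\otimes W_n^i)\,(e_2\otimes1)S^*y_nS(e_1\otimes1)\,(1\otimes V_n^i),$$
which by (4) is within $\frac1n$ of $z_n\otimes W_n^iV_n^i$.

**Step 6: apply the test.** Choose unit vectors $\kappa_1,\kappa_2\in\mathbb C^r$ with $\langle z_n\kappa_1,\kappa_2\rangle=\|z_n\|$. Then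
$$\theta_n(b)=(\kappa_2^*\otimes1)\,S^*P_t\Psi(b)P_tS\,(\kappa_1\otimes1)$$
is a complete contraction $B\to M_{N_n}$ with $\big\|\theta_n(b_i)-\|z_n\|\,W_n^iV_n^i\big\|\le\frac1n$ for all $n\in Y$, $i\ge1$. This is (1) with $\gamma_n=\|z_n\|\ge\gamma=\delta/2$. By Lemma 4, $B$ is not exact. This contradiction proves Theorem 2. $\blacksquare$

## 8. Subalgebras of $B(\ell^2)$, extensions, and the role of size

*Proof of Theorem 3.* (a) Let $A$ be the algebra of Theorem 2, as constructed in Section 5, for $A_0=C^*_r(\mathbb F_2)$, say, and let $A'\subset B(H)$, $H\cong\ell^2$, be its image under $(b,s)\mapsto b$. It contains $\mathcal K(H)$. It is exact as a quotient of an exact algebra (F3). If $A'$ embedded in a nuclear $B$, then $A\to A'\subset B$ would be a \*-homomorphism to an exact algebra, nonzero on $\mathcal K(H)$, whose composition with $j_0$ is nuclear by (F1). This contradicts Theorem 2.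

(b) (i)⇒(ii): if $A_0$ is nuclear, an extension of $A_0\otimes C(X)$ by $\mathcal K(\ell^2)$ is an extension of a nuclear algebra by a nuclear algebra. So it is nuclear by (F2) and embeds in itself. (ii)⇒(i): if $A_0$ is not nuclear, Theorem 2 provides an $X$ and an exact extension that does not embed.

(c) In Theorem 2 the ideal $\mathcal K(\ell^2)$ is nuclear, and the quotient $A_0\otimes C(X)$ embeds in the nuclear algebra $\mathcal O_2\otimes C(X)$, since $A_0\subset\mathcal O_2$ by (F3). Yet the exact algebra $A$ does not embed in any nuclear algebra. $\blacksquare$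

By Proposition 1, an extension as in (c) cannot split by a \*-homomorphism; by Lemma 9, ours splits approximately by ccp maps.

**Size.** By (F3) every separable subalgebra of $A$ embeds in $\mathcal O_2$, so nonseparability is essential. In (b)(ii) no metrizable $X$ can give a counterexample, because then the extension is separable. The least density of a non-embeddable exact C\*-algebra is uncountable, again by (F3), and at most $\mathfrak c$ by Theorem 2. Under CH it is exactly $\aleph_1$. Its value when CH fails is not determined here.
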